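\newtheorem{theorem}{Theorem}
\newtheorem{lemma}{Lemma}
\newtheorem{proposition}{Proposition}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{definition}
\newtheorem{example}{Example}
\title{Kolmogorov widths of the $\ell_1$-ball in $\ell_\infty$\\ and signed Johnson graphs}

\begin{abstract}
For the Kolmogorov widths $d_n(B_1^m,\ell_\infty^m)$ of the unit ball of $\ell_1^m$ in the uniform norm there is the lower bound $\bigl(1+\sqrt{n(m-1)/(m-n)}\bigr)^{-1}$. We prove that it is asymptotically sharp whenever $n/m$ tends to a limit $\alpha\in(0,1)$: one has $\sqrt n\,d_n(B_1^m,\ell_\infty^m)\to\sqrt{1-\alpha}$. This confirms a conjecture made for rational $\alpha$ and $n=\alpha m$. The approximating matrices are built from many copies of one small signed graph with two eigenvalues, obtained from exterior algebra. The copies are arranged by Wilson's theorem on graph decompositions and rotated by Hadamard matrices; this gives almost all entries the same modulus and preserves the relevant eigenspace. For every rational $\alpha\in(0,1)$ and every $\eta>0$ there are infinitely many $m$ for which the reciprocal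 of the width, with $n=\alpha m$, is within $\eta$ of the reciprocal of the bound. When $m\ge(1+c)n^2$ with $c>0$, by contrast, the bound is not asymptotically sharp.
\end{abstract}

\section{The question and the results}

Let $B_1^m=\{x\in\mathbb R^m:\sum_i|x_i|\le1\}$. For $0\le n\le m$ the Kolmogorov $n$-width of $B_1^m$ in $\ell_\infty^m$ is
\[
d_n(m)=d_n(B_1^m,\ell_\infty^m)=\inf_{X_n}\ \sup_{x\in B_1^m}\ \inf_{y\in X_n}\|x-y\|_\infty ,
\]
where $X_n$ runs over the $n$-dimensional linear subspaces of $\mathbb R^m$. It measures how well the whole ball can be approximated, uniformly in all coordinates, by one $n$-dimensional space. The \emph{complex width} is defined in the same way in $\mathbb C^m$. Unless complex widths are mentioned, $d_n(m)$ is the real width.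

The ball is the convex hull of the vectors $\pm e_j$, so one only has to approximate the coordinate vectors, that is, the columns of the identity matrix. For an $m\times m$ matrix $A$ we call $\max_{i,j}|\delta_{ij}-A_{ij}|$ the \emph{error} of $A$. As we verify in Section~\ref{sec:matrix}, $d_n(m)$ is the infimum of the errors of the matrices of rank at most $n$. A comparison of trace, rank and Frobenius norm then gives the known lower bound
\begin{equation}\label{eq:lower}
d_n(m)\ \ge\ L(m,n):=\Bigl(1+\sqrt{\tfrac{n(m-1)}{m-n}}\Bigr)^{-1}\qquad(1\le n<m).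
\end{equation}

How good is it? At both ends it is exact. Let $m\ge2$ and let $J$ be the all-ones matrix. For $n=1$ the matrix $\frac12J$ has error $\frac12=L(m,1)$, and for $n=m-1$ the matrix $I-\frac1mJ$ has error $\frac1m=L(m,m-1)$. In the middle, suppose that $C$ is a symmetric conference matrix of order $m=2n$: zero diagonal, entries $\pm1$ off the diagonal, $C^2=(m-1)I$. Then $C$ has trace zero and eigenvalues $\pm\sqrt{m-1}$, each of multiplicity $n$. With $s=\sqrt{m-1}/(1+\sqrt{m-1})$ the matrix $s\bigl(I-C/\sqrt{m-1}\bigr)$ has rank $n$ and error exactly $1/(1+\sqrt{m-1})=L(m,n)$. Here equality comes from a special combinatorial object. In other cases two-sided estimates are known, for instance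
\[
(1+\sqrt{m-1})^{-1}\le d_{m/2}(m)\le m^{-1/2}
\]
whenever a Hadamard matrix of order $\sqrt m$ exists. If $n/m\to\alpha\in(0,1)$, then
\begin{equation}\label{eq:Llimit}
\sqrt n\,L(m,n)\to\sqrt{1-\alpha},
\end{equation}
so the estimate just quoted says that \eqref{eq:lower} is asymptotically sharp at $\alpha=\frac12$ along these $m$. The following conjecture says that it is so for every rational proportion.

\begin{conjecture}
Fix a rational $\alpha\in(0,1)$. As $m\to\infty$ through the positive integers for which $\alpha m$ is an integer, $\sqrt{\alpha m}\;d_{\alpha m}(m)\to\sqrt{1-\alpha}$.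
\end{conjecture}

We prove this, for real $\alpha$ as well.

\begin{theorem}\label{thm:main}
Let $\alpha\in(0,1)$ be a real number, let $m\to\infty$ through an infinite set of positive integers, and let $n=n(m)$ be integers with $n/m\to\alpha$. Then
\[
\sqrt n\,d_n(m)\to\sqrt{1-\alpha}.
\]
In particular the Conjecture is true. The same limit holds for complex widths.
\end{theorem}

\begin{theorem}\label{thm:uniform}
For every $\eta\in(0,\frac12)$,
\[
\sup_{\eta m\le n\le(1-\eta)m}\frac{d_n(m)}{L(m,n)}\longrightarrow1\qquad(m\to\infty),
\]
where $n$ runs over integers. Consequently there is a sequence $\eta_m\to0$ such that $\sup_{\eta_mm\le n\le(1-\eta_m)m}d_n(m)/L(m,n)\to1$.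
\end{theorem}

For special $m$ the construction is accurate to a bounded error in $1/d_n(m)$, a quantity of order $\sqrt m$.

\begin{theorem}\label{thm:near}
Let $a,b\ge1$ be integers and $\alpha=a/(a+b)$. There are infinitely many $R$ such that for $m=R(abR+1)$ and $n=\alpha m$
\[
1+aR\ \le\ \frac1{d_n(m)}\ \le\ \frac1{L(m,n)}=1+\sqrt{a^2R^2+\tfrac ab(R-1)}\ <\ 1+aR+\frac1{2b}.
\]
Consequently, for each rational $\alpha\in(0,1)$ and each $\eta>0$ there are infinitely many $m$ with $\alpha m\in\mathbb Z$ and $0\le 1/L(m,\alpha m)-1/d_{\alpha m}(m)<\eta$.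
\end{theorem}

Some restriction on $n$ is needed: asymptotic sharpness is lost once $m$ exceeds $n^2$ by a fixed factor.

\begin{theorem}\label{thm:limit}
Let $c>0$, let $n\to\infty$ and let $m\ge(1+c)n^2$ (real case). Then
\[
\liminf\sqrt n\,d_n(m)\ \ge\ \Bigl(2-\frac1{1+c}\Bigr)^{1/4}>1,
\]
whereas $\sqrt n\,L(m,n)\to1$.
\end{theorem}

The idea is visible already for $n=m/2$, where it needs nothing but a Hadamard matrix; Section~\ref{sec:half} carries this out, with a $6\times6$ matrix written in full. Section~\ref{sec:johnson} supplies the small signed graphs that replace a single edge for other proportions, Section~\ref{sec:construction} gives the general construction, and Section~\ref{sec:proof} passes from special $m$ to all $m$. The remaining theorems are proved in Sections~\ref{sec:uniform} and~\ref{sec:limit}.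

\section{Approximating the identity by matrices of low rank}\label{sec:matrix}

\begin{lemma}\label{lem:matrix}
In the real case and in the complex case:
\begin{enumerate}
\item[(i)] $d_n(m)=\inf_A\max_{i,j}|\delta_{ij}-A_{ij}|$, where $A$ runs over the $m\times m$ matrices (real or complex, respectively) of rank at most $n$;
\item[(ii)] $d_n(m)\le d_{n'}(m)$ if $n'\le n\le m$;
\item[(iii)] $d_n(m')\le d_n(m)$ if $n\le m'\le m$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) For a fixed subspace $X$ the distance $x\mapsto\operatorname{dist}_\infty(x,X)$ is a seminorm, so for $\sum|x_j|\le1$ it is at most $\sum_j|x_j|\operatorname{dist}_\infty(e_j,X)\le\max_j\operatorname{dist}_\infty(e_j,X)$. Hence its supremum over the ball is $\max_j\operatorname{dist}_\infty(e_j,X)$. If $\dim X=n$, nearest points $y_j\in X$ to the $e_j$ are the columns of a matrix $A$ of rank at most $n$ whose error is this maximum. Conversely, the column space of any $A$ of rank at most $n$ lies in some $n$-dimensional $X$, and $\max_j\operatorname{dist}_\infty(e_j,X)$ is at most the error of $A$.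

(ii) The set of admissible $A$ grows with $n$. (iii) Take the leading $m'\times m'$ submatrix of $A$: its rank is at most $n$ and its error is no larger.
\end{proof}

The lower bound \eqref{eq:lower} and, later, Theorem~\ref{thm:limit} rest on the inequality
\begin{equation}\label{eq:trace}
|\operatorname{tr}A|^2\le\operatorname{rank}(A)\,\|A\|_F^2,\qquad \|A\|_F^2=\sum_{i,j}|A_{ij}|^2 .
\end{equation}
To see it, let $P$ be the orthogonal projection onto the column space of $A$. Then $\operatorname{tr}A=\operatorname{tr}(PA)$, and the Cauchy--Schwarz inequality gives $|\operatorname{tr}(PA)|^2\le\|P\|_F^2\|A\|_F^2$ with $\|P\|_F^2=\operatorname{rank}A$.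

\begin{proposition}\label{prop:lower}
The bound \eqref{eq:lower} holds in the real case and in the complex case.
\end{proposition}

\begin{proof}
Let $\operatorname{rank}A\le n$ and $|\delta_{ij}-A_{ij}|\le\varepsilon$ for all $i,j$. If $\varepsilon\ge1$, then $\varepsilon>L(m,n)$. If $\varepsilon<1$, then $|A_{ii}|\ge1-\varepsilon>0$; divide row $i$ of $A$ by $A_{ii}$ for each $i$. The new matrix has rank at most $n$, unit diagonal, and off-diagonal entries of modulus at most $\kappa=\varepsilon/(1-\varepsilon)$. By \eqref{eq:trace}, $m^2\le n\bigl(m+m(m-1)\kappa^2\bigr)$, so $\kappa\ge\sqrt{(m-n)/(n(m-1))}>0$. Since $1/\varepsilon=1+1/\kappa$, this says $\varepsilon\ge L(m,n)$. Take the infimum over $A$.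
\end{proof}

For the upper bound we look for $A$ as an affine function of a symmetric matrix with zero diagonal, just as in the conference matrix example.

\begin{lemma}\label{lem:cert}
Let $S$ be a real symmetric $m\times m$ matrix with zero diagonal and off-diagonal entries of modulus at most $\rho$, where $\rho>0$. If $a>0$ is an eigenvalue of $S$ of multiplicity at least $m-n$, then $d_n(m)\le\rho/(a+\rho)$.
\end{lemma}

\begin{proof}
Put $s=a/(a+\rho)$ and $A=s\bigl(I-\frac1aS\bigr)$. The kernel of $A$ is the eigenspace of $S$ for $a$, so $\operatorname{rank}A\le n$. The matrix $I-A=(1-s)I+\frac saS$ has diagonal entries $1-s=\rho/(a+\rho)$ and off-diagonal entries of modulus at most $s\rho/a=\rho/(a+\rho)$. Apply Lemma~\ref{lem:matrix}(i).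
\end{proof}

What should $S$ look like? Suppose that $a$ has multiplicity exactly $m-n$. Since $\operatorname{tr}S=0$, the other $n$ eigenvalues have sum $-a(m-n)$, so their squares have sum at least $a^2(m-n)^2/n$. Hence
\[
a^2(m-n)+\frac{a^2(m-n)^2}{n}\ \le\ \|S\|_F^2\ \le\ \rho^2m(m-1),
\qquad\text{that is,}\qquad \frac a\rho\le\sqrt{\frac{n(m-1)}{m-n}} .
\]
Lemma~\ref{lem:cert} matches \eqref{eq:lower} exactly when equality holds in the last inequality, and this requires two things:
\begin{itemize}
\item \emph{two eigenvalues} $a$ and $-b$, with $a:b=n:(m-n)$;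
\item \emph{flat entries}: every off-diagonal entry is $\pm\rho$.
\end{itemize}
The first demand alone is easy: take a direct sum of many copies of one small matrix. But then almost all entries vanish. The plan is to rotate such a direct sum into a basis in which its few nonzero entries are spread evenly over almost all positions.

\section{The half case by hand}\label{sec:half}

A Hadamard matrix of order $R$ is an $R\times R$ matrix $H$ with entries $\pm1$ and $HH^T=RI$; then also $H^TH=RI$. Let $H$ be one, and let $V$ be a set of $v=R+1$ points. Each point lies on $R$ edges of the complete graph on $V$; at each point $p$ match these edges bijectively with the rows of $H$, and write $h_{p,e}$ for the row (a $1\times R$ vector) assigned to the edge $e$ at $p$. Define a matrix $S$ of order $M=R(R+1)$, consisting of $R\times R$ blocks $S_{pp'}$, by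
\[
S_{pp}=0,\qquad S_{pp'}=\tfrac1R\,h_{p,e}^{T}\,h_{p',e}\quad\text{for } p\ne p',\ e=pp'.
\]
It is symmetric and has zero diagonal, and all its entries outside the $v$ diagonal blocks are $\pm1/R$. Moreover $S^2=I$. Indeed,
\[
(S^2)_{pp''}=\frac1{R^2}\sum_{p'\ne p,p''}h_{p,pp'}^T\bigl(h_{p',pp'}\,h_{p',p'p''}^T\bigr)h_{p'',p'p''}.
\]
If $p\ne p''$, then $pp'$ and $p'p''$ are different edges at $p'$, so the scalar in parentheses is $0$. If $p=p''$, that scalar is $R$, and the sum is $\frac1R\sum_{p'\ne p}h_{p,pp'}^Th_{p,pp'}=\frac1RH^TH=I$.

As $\operatorname{tr}S=0$, the eigenvalues $1$ and $-1$ have multiplicity $M/2$ each. Lemma~\ref{lem:cert} with $a=1$ and $\rho=1/R$ gives $d_{M/2}(M)\le1/(1+R)$, while $1/L(M,M/2)=1+\sqrt{R^2+R-1}<1+R+\frac12$. So along $m=R(R+1)$ the bound \eqref{eq:lower} is asymptotically sharp for $n=m/2$.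

\begin{example}
For $R=2$ take the rows $(1,1)$ and $(1,-1)$ and the points $1,2,3$. Assign $(1,1)$ to edge $12$ at point $1$, to $23$ at point $2$ and to $13$ at point $3$, and $(1,-1)$ to the other edge at each point. Then
\[
2S=\left(\begin{array}{rr|rr|rr}
0&0&1&-1&1&1\\
0&0&1&-1&-1&-1\\ \hline
1&1&0&0&1&-1\\
-1&-1&0&0&1&-1\\ \hline
1&-1&1&1&0&0\\
1&-1&-1&-1&0&0
\end{array}\right),\qquad (2S)^2=4I .
\]
The matrix $A=\frac23(I-S)$ has rank $3$, and the entries of $I-A=\frac13I+\frac23S$ are $\frac13$ on the diagonal and $0$ or $\pm\frac13$ elsewhere. Hence $d_3(6)\le\frac13$; the lower bound is $1/(1+\sqrt5)$. A conference matrix of order $6$ has no zeros off the diagonal; $2S$ has some, all of them in the diagonal blocks. For general $R$ the diagonal blocks make up only a fraction $1/(R+1)$ of the matrix.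
\end{example}

Why did this work? The vectors $R^{-1/2}h_{p,e}^T$, placed in block $p$, form an orthonormal basis of $\mathbb R^M$, and $S$ interchanges the two basis vectors belonging to each edge. In this basis $S$ is a direct sum of copies of $\left(\begin{smallmatrix}0&1\\1&0\end{smallmatrix}\right)$, one for each edge. The basis vectors are flat on their blocks, and each pair of points carries exactly one edge, so each off-diagonal block of $S$ is a single flat matrix of rank one.

For other proportions we replace the edge by a graph $\Gamma$ and the $2\times2$ matrix by a symmetric matrix $T$ on its vertices. For the argument to carry over we ask that $T$ have zero diagonal, entries $\pm1$ on the edges of $\Gamma$ and $0$ elsewhere, and exactly two eigenvalues $a,-b$ of the desired ratio; that $\Gamma$ be regular, so that all points need the same number of basis vectors; and that the edges of $K_v$ can be partitioned into copies of $\Gamma$. We turn to $T$ first.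

\section{Signed Johnson graphs}\label{sec:johnson}

Entries of a single sign do not suffice. If the adjacency matrix $G$ of a connected graph has exactly two eigenvalues, then $G^2$ is a linear combination of $G$ and $I$, so any two distinct vertices with a common neighbor are adjacent and the graph is complete. The eigenvalues of $K_q$ are $q-1$ and $-1$, so $T=\pm G$ serves only the proportions $1-1/q$ and $1/q$. For other proportions, the paths of length two between nonadjacent vertices have to cancel through signs. The antisymmetry of the exterior product produces this cancellation.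

Recall that $\Lambda^a\mathbb R^q$ has a basis of vectors $e_I=e_{i_1}\wedge\dots\wedge e_{i_a}$, where $I=\{i_1<\dots<i_a\}\subset\{1,\dots,q\}$, and carries the inner product $\langle x_1\wedge\dots\wedge x_a,\,y_1\wedge\dots\wedge y_a\rangle=\det(\langle x_i,y_j\rangle)$. In this inner product the $e_I$ are orthonormal, and every orthonormal basis $f_1,\dots,f_q$ of $\mathbb R^q$ gives an orthonormal basis $f_J$ of $\Lambda^a\mathbb R^q$ in the same way.

Fix integers $a,b\ge1$ and put
\[
q=a+b,\qquad k=\binom qa,\qquad d=ab .
\]
The Johnson graph $\Gamma=J(q,a)$ has the $a$-subsets of $\{1,\dots,q\}$ as vertices; $I$ and $I'$ are adjacent if $|I\cap I'|=a-1$. A neighbor of $I$ arises by exchanging one of $a$ elements for one of $b$ others, so $\Gamma$ is $d$-regular with $k$ vertices and $e=kd/2$ edges.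

\begin{lemma}\label{lem:T}
There is a symmetric $k\times k$ matrix $T$, indexed by the $a$-subsets of $\{1,\dots,q\}$, with $T_{II'}=\pm1$ if $I$ and $I'$ are adjacent in $J(q,a)$ and $T_{II'}=0$ otherwise (in particular $T_{II}=0$), whose eigenvalues are $a$ with multiplicity $kb/q$ and $-b$ with multiplicity $ka/q$.
\end{lemma}

\begin{proof}
Let $u=e_1+\dots+e_q$, let $c:\Lambda^a\mathbb R^q\to\Lambda^{a+1}\mathbb R^q$ be the map $c(w)=u\wedge w$, and let $Q=c^*c$, written in the basis $(e_I)$.

\emph{Entries.} We have $c\,e_I=\sum_{i\notin I}e_i\wedge e_I=\sum_{i\notin I}\pm e_{I\cup\{i\}}$. Hence $Q_{II}=\|c\,e_I\|^2=q-a=b$. For $I\ne I'$, the vectors $c\,e_I$ and $c\,e_{I'}$ can share a basis vector $e_K$ with $|K|=a+1$ only if $K=I\cup I'$. So $Q_{II'}=\langle c\,e_I,c\,e_{I'}\rangle$ is $\pm1$ if $|I\cup I'|=a+1$, that is, if $|I\cap I'|=a-1$, and is $0$ otherwise.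

\emph{Spectrum.} Choose an orthonormal basis $f_1=u/\sqrt q,\,f_2,\dots,f_q$ of $\mathbb R^q$. Then $c\,f_J=\sqrt q\,f_1\wedge f_J$, which is $0$ if $1\in J$ and $\sqrt q\,f_{J\cup\{1\}}$ if $1\notin J$. So $Q$ is $q$ times the orthogonal projection onto the span of the $f_J$ with $1\notin J$, a space of dimension $\binom{q-1}a=\frac{q-a}q\binom qa=kb/q$.

Put $T=Q-bI$. Its eigenvalues are $q-b=a$, with multiplicity $kb/q$, and $-b$, with multiplicity $k-kb/q=ka/q$.
\end{proof}

\begin{example}
For $a=1$ the formula for the inner product gives $Q_{ij}=\langle u\wedge e_i,u\wedge e_j\rangle=q\delta_{ij}-1$, so $T=I-J$ is minus the adjacency matrix of $K_q$. For $a=b=1$ this is the edge of Section~\ref{sec:half}, up to a sign.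

The first incomplete case is $a=b=2$, where $J(4,2)$ is the octahedron. Writing $12$ for $e_1\wedge e_2$, and so on, we find
\[
\begin{array}{lll}
c(12)=e_{123}+e_{124}, & c(13)=-e_{123}+e_{134}, & c(14)=-e_{124}-e_{134},\\
c(23)=e_{123}+e_{234}, & c(24)=e_{124}-e_{234}, & c(34)=e_{134}+e_{234}.
\end{array}
\]
The opposite vertices $12$ and $34$ have the four common neighbors $13,14,23,24$. The corresponding products $T_{12,I}T_{I,34}$ are $(-1)(1)$, $(-1)(-1)$, $(1)(1)$, $(1)(-1)$, and they cancel. By Lemma~\ref{lem:T}, $T^2=4I$.
\end{example}

\section{The construction}\label{sec:construction}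

The parameters $a,b,q,k,d$ and the graph $\Gamma=J(q,a)$ are as in Section~\ref{sec:johnson}. Suppose that $K_v$, where $v\ge2$, is \emph{decomposed} into copies of $\Gamma$, meaning that its edge set is partitioned into the edge sets of subgraphs isomorphic to $\Gamma$. A copy through a point $p$ uses exactly $d$ of the $v-1$ edges at $p$, so every point lies in exactly $r=(v-1)/d$ copies. Each point therefore needs $r$ orthonormal flat vectors, and rows of a Hadamard matrix of any order $R\ge r$ will do. Allowing $R>r$ matters later, since $r$ will be subject to congruences and $R$ has to be a Hadamard order.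

\begin{proposition}\label{prop:main}
Let $v\ge2$ and suppose that $K_v$ is decomposed into copies of $\Gamma=J(q,a)$. Let $r=(v-1)/d$ and let $R\ge r$ be the order of a Hadamard matrix. Put $M=vR$ and $N=vR-\frac bq\,vr$. Then $N$ is an integer and
\[
d_N(M)\le\frac1{1+aR}.
\]
\end{proposition}

\begin{proof}
Let $V$ be the vertex set of $K_v$ and $\mathcal B$ the set of copies. For $B\in\mathcal B$ let $V_B\subset V$ be its vertex set and $\iota_B:\Gamma\to B$ an isomorphism, and for $p,p'\in V_B$ write
\[
T^B_{pp'}=T_{\iota_B^{-1}(p),\,\iota_B^{-1}(p')},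
\]
with $T$ from Lemma~\ref{lem:T}. This is $\pm1$ if $pp'$ is an edge of $B$ and $0$ otherwise.

\emph{The direct sum.} Let $\Phi=\{(p,B):p\in V_B\}$. Counting by points and by copies gives $|\Phi|=vr=k|\mathcal B|$. Let $\mathcal M$ be the $\Phi\times\Phi$ matrix whose entry at $\bigl((p,B),(p',B')\bigr)$ is $T^B_{pp'}$ if $B=B'$ and $0$ if $B\ne B'$. Grouped by copies, it is a direct sum of $|\mathcal B|$ copies of $T$. So it is symmetric and has the eigenvalue $a$ with multiplicity $|\mathcal B|\,kb/q=vrb/q$. This number is an integer, and hence so is $N$.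

\emph{The rotation.} Let $H$ be a Hadamard matrix of order $R$. For each point $p$ choose an injection $\sigma_p$ from the $r$ copies through $p$ to the rows of $H$; here $R\ge r$ is used. Let $W$ be the matrix with rows indexed by $\Phi$, columns indexed by $V\times\{1,\dots,R\}$, and entries
\[
W_{(p,B),(p',x)}=\delta_{pp'}\,R^{-1/2}H_{\sigma_p(B),x}.
\]
Rows of $W$ at different points have disjoint supports, and different rows at the same point come from different rows of $H$. Hence $WW^T=I$. Put $S=W^T\mathcal MW$, a symmetric $M\times M$ matrix.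

\emph{The eigenvalue $a$ survives.} If $\mathcal Mz=az$, then $S(W^Tz)=W^T\mathcal M(WW^T)z=a\,W^Tz$. Since $WW^T=I$, the map $W^T$ is injective, so $a$ is an eigenvalue of $S$ of multiplicity at least $vrb/q=M-N$.

\emph{The entries are flat.} We have
\[
S_{(p,x),(p',x')}=\frac1R\sum_{B:\ p,p'\in V_B}T^B_{pp'}\,H_{\sigma_p(B),x}\,H_{\sigma_{p'}(B),x'} .
\]
If $p=p'$, every term vanishes because $T$ has zero diagonal. If $p\ne p'$, a term is nonzero only if $pp'$ is an edge of $B$; this holds for exactly one copy, so the entry is $\pm1/R$. (Other copies may contain both points without joining them; they contribute nothing.)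

Lemma~\ref{lem:cert} with $\rho=1/R$ now gives $d_N(M)\le\frac{1/R}{a+1/R}=\frac1{1+aR}$.
\end{proof}

To apply the proposition we need decompositions and Hadamard matrices. If $K_v$ is decomposed into copies of a graph with $e$ edges, then $e$ divides $\binom v2$, and the gcd of the degrees of the graph divides $v-1$, which is a sum of such degrees. Wilson's theorem says that for large $v$ nothing else stands in the way.

\begin{theorem}[Wilson \cite{Wilson}]\label{thm:wilson}
Let $\Gamma$ be a simple graph with $e\ge1$ edges and let $g$ be the gcd of its degrees. For all sufficiently large $v$ with $2e\mid v(v-1)$ and $g\mid v-1$, the edge set of $K_v$ can be partitioned into edge sets of subgraphs isomorphic to $\Gamma$.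
\end{theorem}

For $\Gamma=J(q,a)$ we have $2e=kd$ and $g=d$, so both conditions hold as soon as $v\equiv1\pmod{kd}$. For $v=dr+1$ this means $k\mid r$.

On Hadamard matrices we use two standard facts. The Kronecker product of Hadamard matrices is a Hadamard matrix; and by Paley's theorem there is one of order $p+1$ for every prime $p\equiv3\pmod4$. The matrix with rows $(1,1)$ and $(1,-1)$ has order $2$, and Paley's theorem with $p=11$ gives the order $12$. Together with the trivial order $1$, Kronecker products therefore give every order in
\[
\mathcal H=\{2^i12^j:i,j\ge0\}.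
\]
The powers of $2$ alone would leave gaps of a factor $2$ between consecutive orders, too much for an asymptotic formula. A second multiplicatively independent order closes the gaps.

\begin{lemma}\label{lem:dense}
If $R_1<R_2<\cdots$ are the elements of $\mathcal H$, then $R_{l+1}/R_l\to1$.
\end{lemma}

\begin{proof}
Let $\delta>0$. The number $\log12/\log2$ is irrational, because $12^y=2^x$ is impossible for integers $y\ge1$ and $x$. Its continued fraction convergents $x/y$ lie alternately below and above it, and $|x\log2-y\log12|\to0$ along them. Therefore there are positive integers with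
\[
0<i_1\log2-j_1\log12<\delta,\qquad 0<j_2\log12-i_2\log2<\delta .
\]
Let $h=2^i12^j\in\mathcal H$. If $j\ge j_1$, then $2^{i+i_1}12^{j-j_1}$ is an element of $\mathcal H$ in the interval $(h,e^\delta h)$. If $i\ge i_2$, then $2^{i-i_2}12^{j+j_2}$ is one. Only finitely many $h$ have both $j<j_1$ and $i<i_2$, so $R_{l+1}<e^\delta R_l$ for all large $l$.
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

\begin{proof}[Lower bound]
Since $n/m\to\alpha\in(0,1)$, we have $1\le n<m$ for large $m$. By Proposition~\ref{prop:lower} and \eqref{eq:Llimit}, $\liminf\sqrt n\,d_n(m)\ge\sqrt{1-\alpha}$, for real and for complex widths.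
\end{proof}

For the upper bound we embed the given $m$ in a slightly larger $M$ covered by Proposition~\ref{prop:main}. The proposition controls $N/M$ only asymptotically, and we need $N\le n$ in order to use monotonicity. So we aim at a rational proportion $\beta$ slightly below $\alpha$, and let $\beta$ tend to $\alpha$ at the end. This is also why $\alpha$ need not be rational.

\begin{proof}[Upper bound]
Fix a rational $\beta\in(0,\alpha)$ and write $\beta=a/q$ with $q=a+b$ and integers $a,b\ge1$. Let $k=\binom qa$ and $d=ab$. For $R\in\mathcal H$ with $R\ge k$ put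
\[
r=k\lfloor R/k\rfloor\le R,\qquad v=dr+1,\qquad M(R)=vR,\qquad N(R)=vR-\tfrac bq\,vr .
\]
Since $k\mid r$, we have $v\equiv1\pmod{kd}$. By Theorem~\ref{thm:wilson}, for all large $R$ the graph $K_v$ decomposes into copies of $J(q,a)$, and Proposition~\ref{prop:main} gives
\[
d_{N(R)}(M(R))\le\frac1{1+aR}.
\]
As $R\to\infty$ we have $r/R\to1$, hence
\[
M(R)\sim dR^2,\qquad \frac{N(R)}{M(R)}=1-\frac bq\cdot\frac rR\longrightarrow\frac aq=\beta .
\]
Moreover $M(R)$ is strictly increasing in $R$, because $r$ and $v$ are nondecreasing. By Lemma~\ref{lem:dense}, the values of $M$ at consecutive elements of $\mathcal H$ have ratio tending to $1$.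

Given a large $m$, let $R\in\mathcal H$, $R\ge k$, be the smallest element with $M(R)\ge m$, and write $M=M(R)$, $N=N(R)$. Since $M(R)\ge m$, we have $R\to\infty$ as $m\to\infty$. For large $m$ the element of $\mathcal H$ preceding $R$ is at least $k$, and the value of $M(\cdot)$ there is less than $m\le M$; hence $M/m\to1$, and therefore $N/m\to\beta$. As $\beta<\alpha<1$ and $n/m\to\alpha$, we have $N\le n<m\le M$ for large $m$. By Lemma~\ref{lem:matrix}(ii) and (iii),
\[
d_n(m)\le d_N(m)\le d_N(M)\le\frac1{1+aR}<\frac1{aR}.
\]
Since $n\sim\alpha m\sim\alpha dR^2$ and $d=ab$,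
\[
\limsup\sqrt n\,d_n(m)\le\sqrt{\frac{\alpha d}{a^2}}=\sqrt{\frac{\alpha b}{a}}=\sqrt{\frac{\alpha(1-\beta)}\beta}.
\]
Letting $\beta\uparrow\alpha$ through the rationals gives $\limsup\sqrt n\,d_n(m)\le\sqrt{1-\alpha}$. In the complex case the same bound holds, because the real matrices $A$ behind Lemma~\ref{lem:cert} are also admissible there, and the monotonicity in Lemma~\ref{lem:matrix} covers complex widths.
\end{proof}

The hypothesis $\alpha>0$ was used to choose $a\ge1$ with $a/q<\alpha$, and $\alpha<1$ to have $n<m$ for large $m$. A regime where $n$ is small compared with $m$ is taken up in Section~\ref{sec:limit}.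

\section{Uniformity and near-exact cases}\label{sec:uniform}

\begin{proof}[Proof of Theorem~\ref{thm:uniform}]
For large $m$ the interval $[\eta m,(1-\eta)m]$ contains an integer. The ratio $d_n(m)/L(m,n)$ is at least $1$ by \eqref{eq:lower}. If the supremum did not tend to $1$, there would be $\epsilon>0$, integers $m_1<m_2<\cdots$ and $n_i\in[\eta m_i,(1-\eta)m_i]$ with $d_{n_i}(m_i)/L(m_i,n_i)\ge1+\epsilon$ for all $i$. Pass to a subsequence with $n_i/m_i\to\alpha\in[\eta,1-\eta]\subset(0,1)$. Along it, $\sqrt{n_i}\,d_{n_i}(m_i)$ and $\sqrt{n_i}\,L(m_i,n_i)$ both tend to $\sqrt{1-\alpha}>0$, by Theorem~\ref{thm:main} and \eqref{eq:Llimit}. So the ratio tends to $1$, a contradiction.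

For the second statement choose $2\le m_1<m_2<\cdots$ such that for all $m\ge m_l$ the supremum with $\eta=\frac1{l+2}$ is at most $1+\frac1l$. Put $\eta_m=\frac1{l+2}$ for $m_l\le m<m_{l+1}$, and $\eta_m=\frac13$ for $m<m_1$.
\end{proof}

For Theorem~\ref{thm:near} we choose $R$ so that nothing is lost to rounding: a Hadamard order divisible by $k$ allows $r=R$, and then the proportion $N/M$ is exactly $a/q$.

\begin{proof}[Proof of Theorem~\ref{thm:near}]
Let $q=a+b$, $k=\binom qa$, $d=ab$. By Dirichlet's theorem there are infinitely many primes $p\equiv-1\pmod{4k}$. For such $p$ we have $p\equiv3\pmod4$, so $R=p+1$ is a Hadamard order by Paley's theorem, and $k\mid R$. Take $r=R$ and $v=dR+1\equiv1\pmod{kd}$. For large $R$, Theorem~\ref{thm:wilson} and Proposition~\ref{prop:main} apply with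
\[
M=vR=R(abR+1)=m,\qquad N=vR-\tfrac bq\,vR=\tfrac aq\,m=\alpha m=n,
\]
and give $d_n(m)\le1/(1+aR)$. On the other side, $n/(m-n)=a/b$, so
\[
\frac{n(m-1)}{m-n}=\frac ab\bigl(abR^2+R-1\bigr)=a^2R^2+\frac ab(R-1).
\]
By $\sqrt{x^2+y}\le x+\frac y{2x}$ for $x>0$, $y\ge0$, the square root of this is at most $aR+\frac{R-1}{2bR}<aR+\frac1{2b}$. Together with \eqref{eq:lower} this proves the chain of inequalities.

For the last claim write $\alpha=a/(a+b)$ and apply what has been proved to $(ta,tb)$, which has the same $\alpha$, with an integer $t\ge1$ such that $2tb>1/\eta$. The difference $1/L(m,\alpha m)-1/d_{\alpha m}(m)$ is then at least $0$ and less than $1/(2tb)<\eta$.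
\end{proof}

\section{Where the lower bound stops being sharp}\label{sec:limit}

Suppose that $A$ has rank at most $n$ and error at most $\varepsilon$. Squaring every entry replaces the off-diagonal error $\varepsilon$ by $\varepsilon^2$ and raises the rank to at most $n(n+1)/2$. The trace inequality \eqref{eq:trace} can be applied to the squared matrix as well. For $A$ itself it leads, asymptotically, to $n\varepsilon^2\gtrsim1$ when $n/m\to0$; for the squared matrix it leads to $n^2\varepsilon^4\gtrsim2-n^2/m$, which is stronger as soon as $m$ exceeds $n^2$ by a fixed factor.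

\begin{proof}[Proof of Theorem~\ref{thm:limit}]
Let $\varepsilon=d_n(m)$. The infimum in Lemma~\ref{lem:matrix}(i) is attained: as $A=0$ has error $1$, we may restrict to matrices with error at most $1$, and those of rank at most $n$ form a compact set. So there is a real $A$ of rank at most $n$ with $|\delta_{ij}-A_{ij}|\le\varepsilon\le1$. Pass to a subsequence along which $\sqrt n\,\varepsilon$ converges to its lower limit. If this limit is infinite there is nothing to prove; otherwise $\varepsilon\to0$, since $n\to\infty$.

Write $A_{ij}=\langle u_i,w_j\rangle$ with $u_i,w_j\in\mathbb R^n$, and let $C_{ij}=A_{ij}^2=\langle u_i\otimes u_i,\,w_j\otimes w_j\rangle$. The vectors $u_i\otimes u_i$ and $w_j\otimes w_j$ lie in the space of symmetric tensors, of dimension $n(n+1)/2$, so $\operatorname{rank}C\le n(n+1)/2$. The diagonal entries of $C$ lie in $[(1-\varepsilon)^2,(1+\varepsilon)^2]$, and its off-diagonal entries lie in $[0,\varepsilon^2]$. By \eqref{eq:trace},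
\[
m^2(1-\varepsilon)^4\le\frac{n(n+1)}2\bigl(m(1+\varepsilon)^4+m^2\varepsilon^4\bigr).
\]
Multiplying by $\frac{2n}{(n+1)m^2}$ and rearranging, we obtain
\[
n^2\varepsilon^4\ge\frac{2n}{n+1}(1-\varepsilon)^4-\frac{n^2}m(1+\varepsilon)^4 .
\]
Since $n^2/m\le1/(1+c)$, $n\to\infty$ and $\varepsilon\to0$, the limit of $(\sqrt n\,\varepsilon)^4$ is at least $2-\frac1{1+c}$, which exceeds $1$ because $c>0$.

Finally, $n\to\infty$ and $n/m\to0$, so $(m-1)/(m-n)\to1$ and $\sqrt n\,L(m,n)=\sqrt n\Big/\Bigl(1+\sqrt{n(m-1)/(m-n)}\Bigr)\to1$.
\end{proof}

\begin{thebibliography}{9}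
\bibitem{Wilson} R.~M. Wilson, \emph{Decompositions of complete graphs into subgraphs isomorphic to a given graph}, Proc. 5th British Combinatorial Conf., 1975, 647--659.
\end{thebibliography}

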